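# Positive measures whose polynomials of integral zero do not form a Mathieu–Zhao space

## 1. Mathieu–Zhao spaces

**Definition 1.** Let $A$ be a commutative $\mathbb C$-algebra. A $\mathbb C$-linear subspace $M\subseteq A$ is an *MZ-space* (Mathieu–Zhao space) of $A$ if the following holds: whenever $a\in A$ satisfies $a^m\in M$ for all $m\ge 1$, then for every $b\in A$ we have $ba^m\in M$ for all sufficiently large $m$.

How large $m$ must be is allowed to depend on $b$. Every ideal is an MZ-space, since $a^m\in M$ already gives $ba^m\in M$. Three small examples in $A=\mathbb C[t]$ show how the notion differs from that of an ideal.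

The space $M=\{f: f(0)+f(1)=0\}$ is not an ideal: it contains $t-\frac12$ but not $t(t-\frac12)$, whose values at $0$ and $1$ add up to $\frac12$. It is an MZ-space. Indeed, let $a^m\in M$ for all $m\ge1$ and put $x=a(0)$, $y=a(1)$. Then $x+y=0$ and $x^2+y^2=0$, so $2x^2=0$ and $x=y=0$. Hence $ba^m$ vanishes at $0$ and $1$ for every $b$ and every $m\ge1$, and $ba^m\in M$.

The space $M=\{f: f(0)-f(1)=0\}$ is not an MZ-space. It contains $1=1^m$ for every $m$, but $t\cdot 1^m=t\notin M$. The same argument with $a=1$ shows that an MZ-space containing $1$ must be all of $A$.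

The first space is the kernel of a functional with positive weights, the second of one with weights of mixed sign. Our subject is what positivity can and cannot do.

## 2. Polynomials of integral zero

**Definition 2.** Let $B\subset\mathbb R$ be open and let $\sigma$ be a positive Borel measure on $B$ such that $\int_B g\,d\sigma$ is finite for each $g\in\mathbb C[t]$. Put
$$M_B(\sigma)=\Big\{f\in\mathbb C[t]\ :\ \int_B f\,d\sigma=0\Big\}.$$

Taking $g=1$ shows that $\sigma$ is finite. We regard $\sigma$ as a measure on $\mathbb R$ (by $E\mapsto\sigma(E\cap B)$) and write $M(\sigma)=M_B(\sigma)$. From now on "measure" means a positive Borel measure on $\mathbb R$ all of whose moments $\int t^n\,d\sigma$ are finite. If $\sigma=0$, then $M(\sigma)=\mathbb C[t]$ and every statement below is trivial, so we assume $\sigma\neq0$.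

For $\sigma=\delta_0+\delta_1$ we get $M(\sigma)=\{f:f(0)+f(1)=0\}$, the first example of Section 1. For Lebesgue measure on $B=(-1,1)$, the polynomial $t$ is in $M_B(\sigma)$ and $t\cdot t$ is not, so $M_B(\sigma)$ is again not an ideal.

Three more conventions. For $f\in\mathbb C[t]$, let $\bar f$ be the polynomial with conjugated coefficients, so $\bar f(t)=\overline{f(t)}$ for real $t$; for example, if $f=t+i$ then $\bar f=t-i$ and $f\bar f=t^2+1$. A polynomial $f$ *vanishes $\sigma$-a.e.* if $\sigma(\{t:f(t)\ne0\})=0$. If $f\ne0$, this forces $\sigma$ to live on the finitely many real roots of $f$: for $\sigma=\delta_0+\delta_1$ the polynomial $t(t-1)$ vanishes $\sigma$-a.e., while for Lebesgue measure on an interval only $f=0$ does. Finally, the *image measure* $\nu=f_*\sigma$ on $\mathbb C$ is $\nu(E)=\sigma(f^{-1}(E))$, and $\int h\,d\nu=\int h(f(t))\,d\sigma(t)$. For $\sigma=\delta_{-1}+\delta_1$ and $f=t^2+i$, we get $\nu=2\delta_{1+i}$.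

## 3. The Integral Conjecture, and cases that can be done by hand

The question comes from a printed mathematics book.

**Integral Conjecture.** Let $B$ and $\sigma$ be as in Definition 2. Then $M_B(\sigma)$ is an MZ-space of $\mathbb C[t]$.

In plain words: if all powers of a polynomial integrate to zero against a positive measure, must $bf^m$ integrate to zero for each fixed $b$ once $m$ is large? We are asked to prove or disprove this. It is false, but let us first see why it is tempting.

**Real $f$.** If $f$ has real coefficients and $f,f^2,\dots$ all lie in $M(\sigma)$, then $\int f^2\,d\sigma=0$ with $f^2\ge0$, so $f=0$ $\sigma$-a.e. and $\int bf^m\,d\sigma=0$ for all $b$ and all $m\ge1$. The same holds if $f$ is a complex constant times a real polynomial.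

**Degree one.** Let $f=\alpha(t-c)$ with $\alpha\ne0$. From $\int f\,d\sigma=0$ we see that $c=\int t\,d\sigma/\sigma(\mathbb R)$ is real, so $f$ is a constant times a real polynomial, and we are in the previous case.

**Finitely many atoms.** Let $\sigma=\sum_j w_j\delta_{x_j}$ be a finite sum with $w_j>0$, and suppose $\sum_j w_jf(x_j)^m=0$ for all $m\ge1$. Group the atoms by the value of $f$. Let $z_1,\dots,z_r$ be the distinct nonzero values taken, and let $W_i>0$ be the total weight of $z_i$. Then $\sum_{i}W_iz_i^m=0$ for $m=1,\dots,r$. If $r\ge1$, the matrix $(z_i^m)$ is invertible (its determinant is $z_1\cdots z_r$ times a Vandermonde determinant), so all $W_i=0$, a contradiction. Hence $r=0$, and $f$ vanishes at every atom.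

In all these cases more happens than the conjecture asks: the hypothesis forces $f=0$ $\sigma$-a.e. The next section shows that this is no accident.

## 4. MZ means that only $\sigma$-null polynomials have all powers of integral zero

**Theorem 1 (criterion).** For any $\sigma$: $M(\sigma)$ is an MZ-space if and only if every $f\in\mathbb C[t]$ with $f^m\in M(\sigma)$ for all $m\ge1$ vanishes $\sigma$-a.e.

One direction is immediate. For the other, we would like to test the MZ-property with $b$ a power of $\bar f$, to produce $|f|^2$. The difficulty is that the threshold for $m$ depends on $b$, so $b$ cannot be allowed to grow with $m$. What helps is that $\mathbb C[t]$ is a finitely generated module over $\mathbb C[f]$, so finitely many thresholds suffice.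

**Step 1: the easy direction.** Suppose every $f$ as in the statement vanishes $\sigma$-a.e. If $f^m\in M(\sigma)$ for all $m\ge1$, then $f=0$ $\sigma$-a.e., so $\int bf^m\,d\sigma=0$ for all $b$ and all $m\ge1$. Thus $M(\sigma)$ is an MZ-space.

For the converse, let $M(\sigma)$ be an MZ-space and let $f^m\in M(\sigma)$ for all $m\ge1$. If $f=c$ is constant, then $c\,\sigma(\mathbb R)=0$, so $c=0$ and we are done. Now let $d=\deg f\ge1$.

**Step 2: dividing by $f$.** This step writes every $b$ in terms of $1,t,\dots,t^{d-1}$ with coefficients in $\mathbb C[f]$. We claim that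
$$b=\sum_{j=0}^{d-1}t^j\,p_j(f)\qquad\text{with } p_j\in\mathbb C[x].$$
We use induction on $\deg b$, the case $b=0$ being clear. Write $\deg b=qd+j$ with $0\le j<d$. The polynomial $t^jf^q$ has degree $qd+j$, so a suitable multiple of it, subtracted from $b$, kills the leading term; then apply induction to the difference. For example, with $f=t^2-1+2it$ one finds $t^3=(-2if-2i)+t\,(f-3)$.

**Step 3: one threshold for all $b$.** This step removes the dependence on $b$. For each $0\le j<d$, the MZ-property with $b=t^j$ gives $N_j\ge1$ such that $\int t^jf^m\,d\sigma=0$ for all $m\ge N_j$. Put $N=\max_jN_j$. For arbitrary $b$ as in Step 2 with $p_j(x)=\sum_ip_{j,i}x^i$,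
$$\int bf^N\,d\sigma=\sum_{j,i}p_{j,i}\int t^jf^{N+i}\,d\sigma=0,$$
because $N+i\ge N_j$. So the single exponent $N$ works for every $b\in\mathbb C[t]$.

**Step 4: choosing $b$.** Now $b$ may depend on $N$. Take $b=\bar f^{\,N}$. Then $\int|f|^{2N}\,d\sigma=0$, so $f=0$ $\sigma$-a.e. $\blacksquare$

## 5. Image measures with the moments of a point mass

Put $s_0=\sigma(\mathbb R)$ and $\nu=f_*\sigma$. The hypothesis $f^m\in M(\sigma)$ for all $m\ge1$ says that $\int z^m\,d\nu=0$ for $m\ge1$, that is,
$$\int p\,d\nu=s_0\,p(0)\qquad\text{for all }p\in\mathbb C[z].\qquad(1)$$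
The conclusion $f=0$ $\sigma$-a.e. says that $\nu=s_0\delta_0$. By Theorem 1, then, to prove the conjecture one would have to show that (1) forces $\nu=s_0\delta_0$ whenever $\nu$ is the image of a measure on the line under a polynomial.

The sensible first attempt is to recover $\int|z|^2\,d\nu=\int z\bar z\,d\nu$ from (1). In Section 3 this worked because $\bar z$ was a constant multiple of $z$ on the support of $\nu$, or a polynomial in $z$ on a finite set. In general (1) contains only the moments $\int z^m\,d\nu$ and nothing about $\int z^m\bar z^n\,d\nu$ with both exponents positive. That is where the attempt stops, and the stop is real: if $\nu$ is the uniform probability measure on a circle $|z|=r$, then $\int p\,d\nu=p(0)$ by the mean value property, and $\nu\ne\delta_0$.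

The circle does not by itself refute the conjecture, because its uniform measure is not of the form $f_*\sigma$. If it were, then $f\bar f=r^2$ would hold $\sigma$-a.e. Here $\sigma$ cannot be carried by a finite set, since $\nu$ has no atoms. So the polynomial $f\bar f-r^2$ has infinitely many roots and is zero, and $f$ is constant, which is impossible. But the circle does show what to look for: a polynomial curve $f(\mathbb R)$ or $f([a,b])$ that goes around $0$, carrying a positive measure that averages polynomials to their value at $0$.

## 6. The parabola $(t+i)^2$ and the hyperbolic secant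

Degree one is excluded by Section 3, so we try $f=(t+i)^2=t^2-1+2it$. The curve $f(\mathbb R)$ is the parabola $x=y^2/4-1$, and $0$ lies on its convex side $x>y^2/4-1$.

Which measure should it carry? Let us look for a probability measure $\sigma$ that is symmetric under $t\mapsto-t$, with moments $\mu_n=\int t^n\,d\sigma$. The first conditions read
$$\int(t+i)^2d\sigma=\mu_2-1,\qquad \int(t+i)^4d\sigma=\mu_4-6\mu_2+1,\qquad \int(t+i)^6d\sigma=\mu_6-15\mu_4+15\mu_2-1,$$
and setting these to zero gives $\mu_2=1$, $\mu_4=5$, $\mu_6=61$. All conditions can be solved at once. Assume $L(s)=\int e^{st}\,d\sigma$ is finite for small $|s|$. It is even, so the even part of $\int e^{s(t+i)}\,d\sigma=e^{is}L(s)$ is $\cos s\,L(s)$. The conditions $\int(t+i)^{2m}\,d\sigma=0$ for $m\ge1$ say exactly that $\cos s\,L(s)=1$, so $L(s)=\sec s$ is forced. We need a positive measure with this transform. Rewrite the condition as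
$$\frac12\int\big(e^{s(t+i)}+e^{s(t-i)}\big)\,d\sigma(t)=1 .$$
So we want to average $e^{sw}$ over the two lines $\operatorname{Im}w=\pm1$ and obtain its value at $w=0$. The residue theorem does this with a kernel that has one simple pole at $0$ in the strip $|\operatorname{Im}w|\le1$ and decays. The function $1/\sinh(\pi w/2)$ is such a kernel, and on the two lines it equals $\mp i\operatorname{sech}(\pi t/2)$, a constant times a positive function.

**Theorem 2 (disproof).** Let $B=\mathbb R$ and $d\sigma=\frac12\operatorname{sech}(\frac{\pi t}2)\,dt$. For $f=(t+i)^2$ and $b=t+i$,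
$$\int f^m\,d\sigma=0\quad(m\ge1),\qquad \int bf^m\,d\sigma=i\,T_{2m+1}\ne0\quad(m\ge0),$$
where $\tan s=\sum_nT_ns^n/n!$. Hence $M_{\mathbb R}(\sigma)$ is not an MZ-space, and the Integral Conjecture is false.

**Step 1: the transform of $\sigma$.** This step proves $L(s)=\sec s$ for real $|s|<\pi/2$. Since $\operatorname{sech}x\le2e^{-|x|}$, the integral $\int e^{r|t|}\,d\sigma$ is finite for every $r<\pi/2$; in particular all moments are finite and $L(s)$ is defined for $|s|<\pi/2$. Use $\cosh(x\mp\frac{\pi i}2)=\mp i\sinh x$. On $w=t+i$,
$$\cosh\tfrac{\pi t}2=\cosh\tfrac{\pi(w-i)}2=-i\sinh\tfrac{\pi w}2,\qquad\text{so}\qquad \tfrac12\operatorname{sech}\tfrac{\pi t}2=\frac i2\cdot\frac1{\sinh(\pi w/2)}.$$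
On $w=t-i$,
$$\cosh\tfrac{\pi t}2=\cosh\tfrac{\pi(w+i)}2=i\sinh\tfrac{\pi w}2,\qquad\text{so}\qquad \tfrac12\operatorname{sech}\tfrac{\pi t}2=-\frac i2\cdot\frac1{\sinh(\pi w/2)}.$$
Therefore, with both lines run from left to right,
$$(e^{is}+e^{-is})L(s)=\int\big(e^{s(t+i)}+e^{s(t-i)}\big)d\sigma=\frac i2\left[\int_{\operatorname{Im}w=1}-\int_{\operatorname{Im}w=-1}\right]\frac{e^{sw}}{\sinh(\pi w/2)}\,dw.$$
Consider the rectangle with vertices $\pm R\pm i$. Since $|\sinh(x+iy)|^2=\sinh^2x+\sin^2y\ge\sinh^2x$, each vertical side contributes at most $2e^{|s|R}/\sinh(\pi R/2)$, which tends to $0$ as $R\to\infty$ because $|s|<\pi/2$. The zeros of $\sinh(\pi w/2)$ are the points $w=2in$ with $n\in\mathbb Z$, so the only pole in $|\operatorname{Im}w|\le1$ is $w=0$, with residue $2/\pi$. The counterclockwise boundary runs along the bottom line from left to right and along the top line from right to left, so the bracket is $-2\pi i\cdot\frac2\pi=-4i$, and the right side equals $\frac i2(-4i)=2$. Thus $2\cos s\,L(s)=2$.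

**Step 2: the moments of $t+i$.** This step reads off all $\int(t+i)^n\,d\sigma$. By Step 1,
$$\int e^{s(t+i)}\,d\sigma=e^{is}\sec s=1+i\tan s\qquad(|s|<\pi/2).$$
We may differentiate $n$ times under the integral at $s=0$: for $|s|\le r'<r<\pi/2$, the $n$-th derivative of the integrand is bounded by $|t+i|^ne^{r'|t|}\le c\,e^{r|t|}$ with $c$ independent of $t$, and the bound is integrable. Hence $\int(t+i)^n\,d\sigma=i\,T_n$ for $n\ge1$.

**Step 3: which $T_n$ vanish.** This step finishes the proof. Since $\tan$ is odd, $T_{2m}=0$, so $\int f^m\,d\sigma=\int(t+i)^{2m}\,d\sigma=0$ for $m\ge1$. From $\tan'=1+\tan^2$ we get $T_1=1$ and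
$$T_{n+1}=\sum_{j=0}^n\binom njT_jT_{n-j}\qquad(n\ge1).$$
By induction all $T_n\ge0$. For $m\ge1$ the term $j=1$ of the formula for $T_{2m+1}$ gives $T_{2m+1}\ge2m\,T_1T_{2m-1}$, so by induction $T_{2m+1}>0$ for all $m\ge0$. Hence $\int bf^m\,d\sigma=\int(t+i)^{2m+1}\,d\sigma=i\,T_{2m+1}\ne0$ for all $m\ge0$.

So $f^m\in M_{\mathbb R}(\sigma)$ for all $m\ge1$, while $bf^m\notin M_{\mathbb R}(\sigma)$ for every $m$. $\blacksquare$

As a check by hand, $\int(t+i)^3\,d\sigma=3i\mu_2-i=2i$, in agreement with $\tan s=s+2s^3/3!+\cdots$.

## 7. Loops around $0$: counterexamples on every open set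

The measure of Theorem 2 lives on the whole line. On a bounded interval, degree two no longer provides a loop. Scale $f$ to be monic, $f=t^2+(\alpha+i\beta)t+\gamma$ with $\alpha,\beta$ real. If $f(s)=f(t)$ with $s\ne t$ real, then $s+t=-(\alpha+i\beta)$, which forces $\beta=0$, and then $f(\mathbb R)$ lies on a line. So either $f$ is injective on $\mathbb R$ or its image lies on a line, and neither gives a closed curve around $0$. Degree three does.

**Theorem 3 (failure on every open set).** For every nonempty open $B\subset\mathbb R$ there is a compactly supported probability measure $\sigma$ on $B$ such that $M_B(\sigma)$ is not an MZ-space. For every bounded open interval $B$, a probability measure $\sigma$ on $B$ for which $M_B(\sigma)$ is not an MZ-space can be chosen with a strictly positive real-analytic density on $B$.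

Throughout the proof let
$$f(t)=t^2-\tfrac12+i\,t(t^2-1).$$
We use the Jordan curve theorem in this form: the complement of a Jordan curve $\mathcal L$ has exactly two components, one bounded and one unbounded; each has boundary $\mathcal L$; the bounded one is simply connected; and the winding number of $\mathcal L$ about points of the unbounded one is $0$.

**Step 1: $f$ traces a Jordan curve.** This step finds all coincidences $f(s)=f(t)$. Let $s\ne t$ in $[-1,1]$ with $f(s)=f(t)$. The real parts give $s^2=t^2$, so $s=-t$ and $t\neq0$. The imaginary parts give $-t(t^2-1)=t(t^2-1)$, so $t(t^2-1)=0$ and $\{s,t\}=\{-1,1\}$. Since $f(\pm1)=\frac12$, $f|_{[-1,1]}$ parametrizes a Jordan curve $\mathcal L$.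

**Step 2: $0$ is enclosed.** On $(-1,0)$ we have $\operatorname{Im}f>0$, then $f(0)=-\frac12$, and on $(0,1)$ we have $\operatorname{Im}f<0$. So along the curve a continuous argument goes from $0$ to $\pi$ through the upper half-plane and from $\pi$ to $2\pi$ through the lower one. In particular $f\ne0$ on $[-1,1]$, and the winding number of $\mathcal L$ about $0$ is $1$. Hence $0$ lies in the bounded component $\Omega$ of $\mathbb C\setminus\mathcal L$.

**Step 3: a representing measure from Hahn–Banach.** This step produces a positive measure satisfying (1), with no formula needed. On the subspace $E=\{p\circ f:p\in\mathbb C[z]\}$ of $C([-1,1])$ let $\Lambda(p\circ f)=p(0)$. The maximum principle on $\Omega$ gives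
$$|p(0)|\le\max_{\mathcal L}|p|=\|p\circ f\|_\infty .$$
So $\Lambda$ is well defined and has norm at most $1$; since $\Lambda(1)=1$, its norm is $1$. By Hahn–Banach it extends to $C([-1,1])$ with norm $1$, and by the Riesz theorem the extension is integration against a complex measure $\sigma$ with total variation $\|\sigma\|=1$ and $\sigma([-1,1])=\Lambda(1)=1$. Such a $\sigma$ is positive: write $d\sigma=h\,d|\sigma|$ with $|h|=1$; then $\int(1-\operatorname{Re}h)\,d|\sigma|=1-1=0$ with nonnegative integrand, so $h=1$ $|\sigma|$-a.e. Thus $\sigma$ is a probability measure, and $\int f^m\,d\sigma=\Lambda(z^m\circ f)=0$ for $m\ge1$. Since $f$ has no zero on $[-1,1]$, it does not vanish $\sigma$-a.e. By Theorem 1, $M(\sigma)$ is not an MZ-space.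

**Step 4: moving to an arbitrary $B$.** Choose $[a,b]\subset B$ with $a<b$, and let $\alpha$ be the affine bijection of $\mathbb R$ with $\alpha(-1)=a$, $\alpha(1)=b$. Put $\sigma'=\alpha_*\sigma$, a probability measure on $[a,b]$. Since $\int h\,d\sigma'=\int h\circ\alpha\,d\sigma$, the algebra automorphism $h\mapsto h\circ\alpha$ of $\mathbb C[t]$ carries $M(\sigma')$ onto $M(\sigma)$. The MZ-property is invariant under automorphisms, so $M_B(\sigma')$ is not an MZ-space. This proves the first claim.

For the second claim, the same affine transport, which preserves strictly positive real-analytic densities, lets us take $B=(-1,1)$. We replace Hahn–Banach by an explicit representing measure, the image of arc length under a conformal map.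

**Step 5: a measure from the Riemann map.** Let $\mathbb D$ be the open unit disc and $\varphi:\mathbb D\to\Omega$ a Riemann map with $\varphi(0)=0$. By Carathéodory's theorem it extends to a homeomorphism $\overline{\mathbb D}\to\overline\Omega$; let $\psi$ be its inverse. By Step 1, $f$ restricts to a homeomorphism $(-1,1)\to\mathcal L\setminus\{\frac12\}$, so $\psi\circ f:(-1,1)\to\partial\mathbb D\setminus\{\psi(\frac12)\}$ is a homeomorphism. Let $\sigma$ be the image of $d\theta/2\pi$ (off the single point $\psi(\frac12)$, which has measure $0$) under its inverse. This is a probability measure on $(-1,1)$. Since $f\circ(\psi\circ f)^{-1}=\varphi$ on the circle minus that point,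
$$\int f^m\,d\sigma=\frac1{2\pi}\int_0^{2\pi}\varphi(e^{i\theta})^m\,d\theta=\varphi(0)^m=0\qquad(m\ge1)$$
by the mean value property. As $f$ has no zero on $(-1,1)$, Theorem 1 shows that $M(\sigma)$ is not an MZ-space.

**Step 6: localizing near a point.** This step and the next show that $\sigma$ has a positive real-analytic density. Note that $f'(t)=2t+i(3t^2-1)\ne0$ for real $t$. Fix $t_0\in(-1,1)$. Choose a disc $U_1\subset\mathbb C$ about $t_0$ with $U_1\cap\mathbb R\subset(-1,1)$ on which $f$ is injective. The compact set $f([-1,1]\setminus U_1)$ does not contain $f(t_0)$, by Step 1. So there is a smaller disc $U\subset U_1$ about $t_0$ with $f(U)$ disjoint from that compact set. If $z\in U$ and $f(z)\in\mathcal L$, then $f(z)=f(t)$ with $t\in[-1,1]\cap U_1$, and injectivity on $U_1$ gives $z=t\in\mathbb R$. Hence $f(U)\cap\mathcal L=f(U\cap\mathbb R)$.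

So each of the two half-discs of $U\setminus\mathbb R$ is mapped into one component of $\mathbb C\setminus\mathcal L$. The set $f(U)$ is a neighborhood of $f(t_0)$, which is a boundary point of both components, so $f(U)\setminus\mathcal L$ meets both. Therefore exactly one half-disc, call it $U^*$, is mapped into $\Omega$.

**Step 7: reflection.** This step extends $\psi\circ f$ holomorphically across the real axis. Put $g=\psi\circ f$ on $U^*\cup(U\cap\mathbb R)$. On $U^*$ it is holomorphic and injective with values in $\mathbb D$. It is continuous and injective on $U^*\cup(U\cap\mathbb R)$, with $|g|=1$ on $U\cap\mathbb R$. After shrinking $U$ to a smaller disc about $t_0$ we may assume $g\ne0$ on $U^*$. By Schwarz reflection, setting $g(z)=1/\overline{g(\bar z)}$ on the other half-disc makes $g$ holomorphic on $U$. It is injective on $U$: it is injective on $U^*$, on $U\cap\mathbb R$ and on the other half-disc separately, and there $|g|<1$, $|g|=1$ and $|g|>1$ respectively. An injective holomorphic function has nowhere vanishing derivative, so $g'\ne0$ on $U$. On $U\cap\mathbb R$ write $g(t)=e^{i\theta(t)}$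 with $\theta=-i\log g$ for a local branch of the logarithm, shrinking $U$ once more if needed. Then $\theta$ is real-analytic and $\theta'=-ig'/g\ne0$. For an interval $I\subset U\cap\mathbb R$, $\sigma(I)$ is $\frac1{2\pi}$ times the length of the arc $g(I)$, which is $\int_I\frac{|\theta'(t)|}{2\pi}\,dt$. So near $t_0$ the measure $\sigma$ has density $|\theta'|/2\pi>0$, which is real-analytic because $\theta'$ has constant sign. As $t_0\in(-1,1)$ was arbitrary, this proves the second claim. $\blacksquare$

## 8. Compact supports: the role of the interior

Theorem 3 used a support that contains an interval, so that its image closes up to a loop. For compact supports this is exactly what decides.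

**Theorem 4 (classification of compact supports).** Let $S\subset\mathbb R$ be compact. Then $M(\sigma)$ is an MZ-space for every finite positive $\sigma$ with $\operatorname{supp}\sigma\subset S$ if and only if $S$ has empty interior.

For instance, every finite measure on the Cantor set, or on $\{0\}\cup\{1/n:n\ge1\}$, gives an MZ-space. If $S$ has nonempty interior, Theorem 3 with $B$ the interior of $S$ gives a measure supported in $S$ for which the MZ-property fails.

Now let $S$ have empty interior and let $\sigma\ne0$ with $\operatorname{supp}\sigma\subset S$, normalized to $\sigma(S)=1$. Let $f$ satisfy $\int f^m\,d\sigma=0$ for all $m\ge1$, put $K=f(S)$, a compact set, and let $\nu=f_*\sigma$, a probability measure on $K$. By Theorem 1 it suffices to show $\nu=\delta_0$. The plan is to know the Cauchy transform of $\nu$ near infinity from (1), and to carry this knowledge inward. That needs $\mathbb C\setminus K$ to be connected, which is precisely what fails for a loop.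

**Step 1: the coordinate projections of $K$ have empty interior.** Write $f=u+iv$ with $u,v\in\mathbb R[t]$, and let $P=u(S)$, $Q=v(S)$. These are compact and $K\subset P\times Q$. If $u$ is constant, $P$ is a point. Otherwise $u'$ has finitely many zeros, and $\mathbb R$ is a finite union of closed intervals $I_1,\dots,I_r$ on each of which $u$ is strictly monotone, hence a homeomorphism onto its image. If the compact set $u(S\cap I_i)$ contained a nonempty open interval $J$, then the preimage of $J$ in $I_i$ would be a nondegenerate interval contained in $S$, which is impossible. So $P=\bigcup_iu(S\cap I_i)$ is a finite union of closed sets with empty interior, and therefore has empty interior. The same holds for $Q$.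

**Step 2: $\mathbb C\setminus K$ is connected.** The set $D=\mathbb C\setminus(P\times Q)$ is the union of all vertical lines $\operatorname{Re}z=x$ with $x\notin P$ and all horizontal lines $\operatorname{Im}z=y$ with $y\notin Q$. Both families are nonempty, and every vertical line meets every horizontal line, so $D$ is connected. It is dense in $\mathbb C$, since an open rectangle inside $P\times Q$ would give an open interval inside $P$. From $D\subset\mathbb C\setminus K\subset\mathbb C=\overline D$, the set $\mathbb C\setminus K$ lies between a connected set and its closure, so it is connected.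

**Step 3: the Cauchy transform off $K$.** This step uses the moments. Let
$$G(\zeta)=\int\frac{d\nu(z)}{\zeta-z}\qquad(\zeta\in\mathbb C\setminus K),$$
which is holomorphic. For $|\zeta|>\max_K|z|$, expanding the geometric series gives
$$G(\zeta)=\sum_{m\ge0}\zeta^{-m-1}\int z^m\,d\nu=\frac1\zeta .$$
The open set $\mathbb C\setminus(K\cup\{0\})$ is connected, because removing a point from a connected open subset of the plane leaves it connected. By the identity theorem $G(\zeta)=1/\zeta$ on all of it.

**Step 4: $K$ has planar measure zero.** This step upgrades Step 3 to an equality almost everywhere. Let $S\subset[-R,R]$ and let $f$ have Lipschitz constant $\ell$ on $[-R,R]$. Cut $[-R,R]$ into $n$ intervals of length $2R/n$. Each is mapped into a disc of radius $2R\ell/n$, so $K$ is covered by sets of total area at most $n\cdot\pi(2R\ell/n)^2$, which tends to $0$. Hence $G(\zeta)=1/\zeta$ for almost every $\zeta\in\mathbb C$.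

**Step 5: recovering $\nu$.** This step inverts the Cauchy transform. For $\chi\in C_c^\infty(\mathbb C)$ the Cauchy–Pompeiu formula says
$$\chi(z)=-\frac1\pi\int_{\mathbb C}\frac{\partial_{\bar\zeta}\chi(\zeta)}{\zeta-z}\,dA(\zeta)\qquad(z\in\mathbb C),$$
with $dA$ the planar Lebesgue measure. Integrate in $z$ against $\nu$. Fubini applies, since $\partial_{\bar\zeta}\chi$ is bounded with compact support and $\int_{|\zeta|\le\rho}|\zeta-z|^{-1}\,dA(\zeta)$ is bounded uniformly in $z\in K$ for each $\rho$. So
$$\int\chi\,d\nu=-\frac1\pi\int_{\mathbb C}\partial_{\bar\zeta}\chi(\zeta)\,G(\zeta)\,dA(\zeta)=-\frac1\pi\int_{\mathbb C}\frac{\partial_{\bar\zeta}\chi(\zeta)}{\zeta}\,dA(\zeta)=\chi(0),$$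
the last equality being the formula again with $z=0$. As $\chi$ was arbitrary, $\nu=\delta_0$, that is, $f=0$ $\sigma$-a.e. By Theorem 1, $M(\sigma)$ is an MZ-space. $\blacksquare$

Theorem 4 concerns compact $S$. No classification is claimed here of the unbounded closed sets of empty interior that can carry a measure $\sigma$ for which $M(\sigma)$ is not an MZ-space.

## 9. Heavy tails force the MZ-property

The counterexample on the line had exponentially decaying tails. Slower decay makes a counterexample impossible. The reason is visible on the parabola: far out, $f(t)$ points almost in the direction of the positive real axis, so $f(t)^m$ has positive real part for $|t|$ beyond some radius depending on $m$. This positive contribution must be cancelled by the part within that radius, which bounds how much mass $\sigma$ can have far out.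

**Theorem 5 (tail threshold).** If $\int e^{\varepsilon|t|}\,d\sigma=\infty$ for all $\varepsilon>0$, then $M(\sigma)$ is an MZ-space. More precisely, suppose $f^m\in M(\sigma)$ for all $m\ge1$ and $f$ is not $0$ $\sigma$-a.e. Scale $f$ to leading coefficient $1$ and write $f=u+iv$ with $u,v\in\mathbb R[t]$. Then $v\ne0$, and with $k=\deg u-\deg v\ge1$ there is $\varepsilon>0$ with $\int e^{\varepsilon|t|^k}\,d\sigma<\infty$.

*Sharpness:* for every $\delta>0$ there is $\sigma$ with $\int e^{\delta|t|}\,d\sigma=\infty$ and $M(\sigma)$ not an MZ-space. For every odd $k$, the exponent $k$ in the refined statement cannot be increased.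

For example, $d\sigma=e^{-\sqrt{|t|}}\,dt$ has all moments finite, and $\int e^{\varepsilon|t|}\,d\sigma=\infty$ for every $\varepsilon>0$ because $\sqrt{|t|}\le\varepsilon|t|$ for large $|t|$. So $M(\sigma)$ is an MZ-space, although the support is all of $\mathbb R$.

Let $f$ be as in the refined statement.

**Step 1: normal form.** This step sets up $d$, $e$ and $k$. The polynomial $f$ is not constant, since a constant $c$ with $c\,\sigma(\mathbb R)=0$ is $0$. Multiplying $f$ by a nonzero constant preserves the hypotheses, so let $f$ have leading coefficient $1$ and $f=u+iv$. Then $d=\deg u=\deg f\ge1$. If $v=0$, then $\int u^2\,d\sigma=\int f^2\,d\sigma=0$ gives $f=0$ $\sigma$-a.e., a contradiction. So $v\ne0$. The coefficient of $t^d$ in $v$ is $0$, so $e=\deg v\le d-1$, and $k=d-e$ satisfies $1\le k\le d$. Put $s_0=\sigma(\mathbb R)$.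

**Step 2: the radius beyond which $f^m$ has positive real part.** There is $C\ge1$ such that for $|t|\ge C$
$$u(t)\ne0,\qquad|f(t)|\ge\tfrac12|t|^d,\qquad\Big|\frac{v(t)}{u(t)}\Big|\le C|t|^{-k}.$$
Let $m\ge2$ be even and put $R_m=C\,m^{1/k}\ge C$. For $|t|\ge R_m$ write $f^m=u^m(1+iv/u)^m$ with $u^m>0$. Since $|\arg(1+ix)|=|\arctan x|\le|x|$ for real $x$, the number $(1+iv/u)^m$ has an argument of absolute value at most
$$m\,\Big|\frac vu\Big|\le m\,C\,R_m^{-k}=C^{1-k}\le1<\frac\pi3 .$$
Hence
$$\operatorname{Re}f(t)^m\ge\tfrac12|f(t)|^m\qquad(|t|\ge R_m,\ m\ \text{even}).\qquad(2)$$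

**Step 3: the inner part controls the outer part.** Let $A\ge1$ be the sum of the absolute values of the coefficients of $f$, so $|f(t)|\le AR^d$ whenever $|t|\le R$ and $R\ge1$. From $0=\operatorname{Re}\int f^m\,d\sigma$ and (2),
$$\tfrac12\int_{|t|>R_m}|f|^m\,d\sigma\le\int_{|t|>R_m}\operatorname{Re}f^m\,d\sigma=-\int_{|t|\le R_m}\operatorname{Re}f^m\,d\sigma\le\int_{|t|\le R_m}|f|^m\,d\sigma\le s_0A^mR_m^{dm}.$$
Adding the inner and outer parts, $\int|f|^m\,d\sigma\le3s_0A^mR_m^{dm}$.

**Step 4: moment bounds of order $dm$.** On $|t|\le R_m$ we have $|t|^{dm}\le R_m^{dm}$; on $|t|>R_m\ge C$ we have $|t|^d\le2|f(t)|$. So for even $m\ge2$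
$$\int|t|^{dm}\,d\sigma\le s_0R_m^{dm}+2^m\int|f|^m\,d\sigma\le s_0R_m^{dm}\big(1+3(2A)^m\big)\le s_0R_m^{dm}(4A)^m,$$
where we used $1+3(2A)^m\le4(2A)^m$ and $4\le2^m$. With $C_2=(4A)^{1/d}C\ge1$, which does not depend on $m$, this reads
$$\int|t|^{dm}\,d\sigma\le s_0\big(C_2m^{1/k}\big)^{dm}.\qquad(3)$$

**Step 5: moment bounds of order $kn$.** This step passes from the orders $dm$ to the orders that occur in the series of $e^{\varepsilon|t|^k}$. For $n\ge1$ let $m$ be the least even integer with $m\ge\max(2,kn/d)$. As $k\le d$, we have $m\le n+2\le3n$: for $n=1$ we get $m=2$, and for $n\ge2$ the maximum is at most $n$. Also $kn\le dm$. By Hölder's inequality for the probability measure $\sigma/s_0$ and by (3),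
$$\Big(\frac1{s_0}\int|t|^{kn}\,d\sigma\Big)^{1/(kn)}\le\Big(\frac1{s_0}\int|t|^{dm}\,d\sigma\Big)^{1/(dm)}\le C_2m^{1/k}\le C_2(3n)^{1/k}.$$
Raising to the power $kn$ gives $\int|t|^{kn}\,d\sigma\le s_0(C_3n)^n$ with $C_3=3C_2^k$.

**Step 6: summation.** From $e^n\ge n^n/n!$ we have $n^n\le e^nn!$. All terms being nonnegative,
$$\int e^{\varepsilon|t|^k}\,d\sigma=\sum_{n\ge0}\frac{\varepsilon^n}{n!}\int|t|^{kn}\,d\sigma\le s_0\sum_{n\ge0}(\varepsilon eC_3)^n<\infty\qquad\text{for }0<\varepsilon<\frac1{eC_3}.$$
This is the refined statement. For the first statement, $k\ge1$ gives $e^{\varepsilon|t|}\le e^\varepsilon+e^{\varepsilon|t|^k}$ (distinguish $|t|\le1$ and $|t|\ge1$), so $\int e^{\varepsilon|t|}\,d\sigma<\infty$ for such $\varepsilon$. If instead $\int e^{\varepsilon|t|}\,d\sigma=\infty$ for all $\varepsilon>0$, then no such $f$ exists, and $M(\sigma)$ is an MZ-space by Theorem 1.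

**Step 7: no rate $\delta$ is enough.** This step proves the first sharpness claim by rescaling. For $a>0$ let $d\sigma_a=\frac1{2a}\operatorname{sech}(\frac{\pi t}{2a})\,dt$, the image of the measure of Theorem 2 under $t\mapsto at$, and let $f=(t+ia)^2=a^2\big(\frac ta+i\big)^2$. By Theorem 2, $\int f^m\,d\sigma_a=0$ for $m\ge1$. As $f$ has no real zero, $M(\sigma_a)$ is not an MZ-space by Theorem 1. Since $\operatorname{sech}x\ge e^{-|x|}$, we have $e^{\delta|t|}\operatorname{sech}(\frac{\pi t}{2a})\ge1$ when $\delta\ge\frac\pi{2a}$, and then $\int e^{\delta|t|}\,d\sigma_a=\infty$. Given $\delta>0$, take $a\ge\pi/(2\delta)$.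

**Step 8: the exponent $k$ for odd $k$.** This step proves the second sharpness claim by substitution. For odd $k$ the map $t\mapsto t^k$ is a homeomorphism of $\mathbb R$. Let
$$d\sigma^{(k)}=\frac k2\,t^{k-1}\operatorname{sech}\Big(\frac{\pi t^k}2\Big)dt,\qquad f=(t^k+i)^2=t^{2k}-1+2it^k .$$
The density is nonnegative because $k-1$ is even, and all moments are finite. The substitution $s=t^k$ and Theorem 2 give $\int f^m\,d\sigma^{(k)}=\int(s+i)^{2m}\,\frac12\operatorname{sech}(\frac{\pi s}2)\,ds=0$ for $m\ge1$, and $f$ has no real zero, so it does not vanish $\sigma^{(k)}$-a.e. Here $\deg u-\deg v=2k-k=k$. The same substitution gives, for $\varepsilon\ge\pi/2$,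
$$\int e^{\varepsilon|t|^k}\,d\sigma^{(k)}=\int e^{\varepsilon|s|}\,\tfrac12\operatorname{sech}\big(\tfrac{\pi s}2\big)\,ds=\infty .$$
If $k'>k$ and $\varepsilon>0$, then $\varepsilon|t|^{k'}\ge\frac\pi2|t|^k$ for all large $|t|$. Since $\int e^{\frac\pi2|t|^k}\,d\sigma^{(k)}$ diverges and its integrand is bounded on bounded sets, the divergence comes from large $|t|$, so $\int e^{\varepsilon|t|^{k'}}\,d\sigma^{(k)}=\infty$. Thus $k$ cannot be replaced by any larger exponent. $\blacksquare$
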